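\title{The mass of a Bergman function in a sector}

\begin{abstract}
We prove that for every $\varepsilon>0$ there is a $\delta>0$ such that every integrable analytic function $f$ on the unit disk with $f(0)=0$ carries at least the proportion $\delta$ of its mass $\int|f|\,dA$ on the set where $|\arg f|<\varepsilon$. Marshall and Smith proved this for univalent $f$. The theorem is a case of a sharp result for the weighted Bergman spaces $A^p_\alpha$, in which the sector is replaced by an arbitrary measurable set of directions of measure at least $\kappa$: a constant $\delta$ exists if and only if $(2-\kappa/\pi)p<2+\alpha$. The proof combines the decay of mass for powers of functions with positive real part, a mass-transport argument in the hyperbolic disk, and normal families.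
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $\mathbb D$ be the open unit disk, let $dA=dx\,dy/\pi$ be normalized area measure, and let $A^1$ be the Bergman space of analytic functions $f$ on $\mathbb D$ with $\|f\|_1=\int_{\mathbb D}|f|\,dA<\infty$. For $\varepsilon>0$ let
\[
\Sigma_\varepsilon=\{w\in\mathbb C\setminus\{0\}:\ |\arg w|<\varepsilon\},
\]
with $\arg w\in(-\pi,\pi]$, so that $\Sigma_\varepsilon=\mathbb C\setminus\{0\}$ for $\varepsilon>\pi$. We regard $|f|\,dA$ as a mass spread over the disk and ask how it is distributed among the directions $\arg f$. Marshall and Smith \cite{MS} proved that for every $\varepsilon>0$ there is a $\delta>0$ such that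
\begin{equation}\label{eq:main}
\int_{f^{-1}(\Sigma_\varepsilon)}|f|\,dA\ \ge\ \delta\,\|f\|_1
\end{equation}
for every univalent $f\in A^1$ with $f(0)=0$. It is also known that \eqref{eq:main} holds without univalence when $\varepsilon>\varepsilon_0$, for some $\varepsilon_0<\pi/2$. The problem is whether univalence can be dropped for every $\varepsilon>0$. It can.

\begin{theorem}\label{thm:A1}
For every $\varepsilon>0$ there is a $\delta>0$ such that every $f\in A^1$ with $f(0)=0$ satisfies \eqref{eq:main}.
\end{theorem}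

Some condition like $f(0)=0$ is needed, as $f\equiv-1$ shows. For $f(z)=z^n$ the set $f^{-1}(\Sigma_\varepsilon)$ occupies the proportion $\varepsilon/\pi$ of every circle $|z|=\rho$, so $\delta\le\varepsilon/\pi$. Wide sectors are easy. The mean value property gives $\int f\,dA=f(0)=0$, and if $\pi/2<\varepsilon\le\pi$, then $\operatorname{Re}f\le-|\cos\varepsilon|\,|f|$ outside $F=f^{-1}(\Sigma_\varepsilon)$. Hence
\[
0=\int_{\mathbb D}\operatorname{Re}f\,dA\le\int_F|f|\,dA-|\cos\varepsilon|\int_{\mathbb D\setminus F}|f|\,dA ,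
\]
which is \eqref{eq:main} with $\delta=|\cos\varepsilon|/(1+|\cos\varepsilon|)$. This argument uses only that $f$ has mean zero, and that is not enough when $\varepsilon\le\pi/2$: the function equal to $i$ on the upper half of the disk and to $-i$ on the lower half has mean zero and no mass in $\Sigma_{\pi/2}$.

For narrow sectors the danger comes from the boundary. If \eqref{eq:main} fails, there are $f_n$ of norm one with $f_n(0)=0$ whose mass in the sector tends to zero. A locally uniform limit $f$ omits $\Sigma_\varepsilon$ and vanishes at $0$, so the open mapping theorem forces $f\equiv0$. This is a contradiction only if the mass of $f_n$ does not escape to the unit circle. So the question is how much mass a function can pile up near the circle while avoiding the sector. The natural candidate is $-h^\beta$, where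
\[
h(z)=\frac{1+z}{1-z},\qquad \beta=2-\frac{2\varepsilon}{\pi};
\]
it maps $\mathbb D$ onto the complement of $\overline{\Sigma_\varepsilon}$. Its size near $z=1$ is $|1-z|^{-\beta}$, which is integrable because $\beta<2$, so it has little mass near the circle. At $\varepsilon=0$ this breaks down: $1-h^2=-4z/(1-z)^2$ omits the ray $[1,\infty)$ and is not integrable. One therefore expects Theorem~\ref{thm:A1} to be true, with $A^1$ exactly on the borderline, and one expects the integrability of the power $h^\beta$ to decide the question in other spaces too.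

For $0<p<\infty$ and $\alpha>-1$ let $dA_\alpha=(1-|z|^2)^\alpha\,dA$, and let $A^p_\alpha$ be the space of analytic $f$ on $\mathbb D$ with $\|f\|^p=\int_{\mathbb D}|f|^p\,dA_\alpha<\infty$. For a measurable set $E\subset\mathbb R/2\pi\mathbb Z$ of directions let $|E|\in[0,2\pi]$ be its Lebesgue measure, and let
\[
\mathcal C(E)=\{w\neq0:\ \arg w\in E\}
\]
be the cone over $E$. A sector of opening $\kappa$ corresponds to $\beta=2-\kappa/\pi$. The part of $\mathbb D$ at distance about $t$ from $1$ has $dA_\alpha$-measure about $t^{2+\alpha}$, and $|h^\beta|^p$ is about $t^{-\beta p}$ there, which suggests the threshold $\beta p=2+\alpha$.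

\begin{theorem}\label{thm:sharp}
Let $0<p<\infty$, $\alpha>-1$ and $0<\kappa\le2\pi$.
\begin{enumerate}
\item[(a)] If $(2-\frac\kappa\pi)p<2+\alpha$, there is a $\delta=\delta(p,\alpha,\kappa)>0$ such that for every measurable $E$ with $|E|\ge\kappa$ and every $f\in A^p_\alpha$ with $f(0)=0$,
\[
\int_{f^{-1}(\mathcal C(E))}|f|^p\,dA_\alpha\ \ge\ \delta\int_{\mathbb D}|f|^p\,dA_\alpha .
\]
\item[(b)] If $(2-\frac\kappa\pi)p\ge2+\alpha$, no such $\delta$ exists, even for the single sector $E=(-\frac\kappa2,\frac\kappa2)$.
\end{enumerate}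
\end{theorem}

Theorem~\ref{thm:A1} is the case $p=1$, $\alpha=0$, $\kappa=2\min(\varepsilon,\pi)$, $E=(-\frac\kappa2,\frac\kappa2)$ of part (a), and it is proved here as such. For the sector $\Sigma_\varepsilon$ with $0<\varepsilon\le\pi$, Theorem~\ref{thm:sharp} says that the inequality holds for some $\delta>0$ if and only if $2(1-\frac\varepsilon\pi)p<2+\alpha$. All $\varepsilon>0$ are admissible if and only if $p\le1+\frac\alpha2$. In the unweighted spaces, $p=1$ is the largest exponent for which every sector works, and for $p>1$ the condition is exactly $\varepsilon>\pi(1-\frac1p)$. In $A^1$ any set of directions of positive measure may replace the sector, with $\delta$ depending only on its measure. The constant $\delta$ comes from compactness and is not explicit.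

The heart of part (a) is Proposition~\ref{prop:escape}, which holds with no condition at the origin: mass that avoids the cone cannot escape to the circle. Its proof has a local half and a global half. Locally, a function with almost no mass in the cone is close to a rotated power $h^\beta$ with $\operatorname{Re}h>0$ (Section~\ref{sec:limit}), and the mass of such a power decays geometrically toward the boundary (Section~\ref{sec:local}). Globally, the local inequalities are averaged over all hyperbolic disks against the invariant measure (Section~\ref{sec:transport}). Section~\ref{sec:model} shows both halves in miniature, and Section~\ref{sec:sharp} proves part (b).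

\section{Two models}\label{sec:model}

\subsection*{The half-plane and $p=2$}
Take $p=2$ and $\kappa=\pi$, so that the cone is the right half-plane and $\beta=1$. Theorem~\ref{thm:sharp} asserts that $\delta$ exists if and only if $\alpha>0$, and Parseval's identity shows where this threshold comes from.

Let $h=\sum c_nz^n$ be analytic in $\mathbb D$ with $\operatorname{Re}h>0$, so that $-h$ omits the cone. For $n\ge1$ we have $c_n\rho^n=\frac1\pi\int_{-\pi}^\pi\operatorname{Re}h(\rho e^{iy})\,e^{-iny}\,dy$, hence $|c_n|\rho^n\le2\operatorname{Re}c_0$ for all $\rho<1$, and so $|c_n|\le2|c_0|$. The mean of $|h|^2$ over the circle $|z|=\rho$ is thus at most $|c_0|^2\,(1+3\rho^2)/(1-\rho^2)\le4|c_0|^2/(1-\rho^2)$. For $\alpha>0$ this gives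
\begin{equation}\label{eq:toydecay}
\int_{u\le|z|<1}|h|^2\,dA_\alpha\le4|h(0)|^2\int_u^1(1-\rho^2)^{\alpha-1}\,2\rho\,d\rho=\frac4\alpha\,(1-u^2)^\alpha\,|h(0)|^2 .
\end{equation}
Since $|h(0)|^2\le4\int_{|z|<1/2}|h|^2\,dA$, the mass near the circle is a small multiple of the mass near the center, uniformly in $h$. This is the local half.

For $\alpha=0$ the bound disappears, and so does the theorem. Let
\[
f_r(z)=1-\frac{1+rz}{1-rz}=\frac{-2rz}{1-rz},\qquad 0<r<1 .
\]
Then $f_r(0)=0$ and $\|f_r\|^2=4\sum_{n\ge1}r^{2n}/(n+1)\to\infty$ as $r\to1$. With $w=rz$, the condition $\operatorname{Re}f_r(z)>0$ reads $\operatorname{Re}w<|w|^2$, that is, $w$ lies outside the closed disk $\Delta=\{|w-\frac12|\le\frac12\}$. In the coordinates $1-w=te^{i\psi}$ the set $\mathbb D\setminus\Delta$ is given by $|\psi|<\frac\pi2$, $\cos\psi<t<2\cos\psi$. Therefore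
\[
\int_{\operatorname{Re}f_r>0}|f_r|^2\,dA\le4\int_{\mathbb D\setminus\Delta}\frac{dA(w)}{|1-w|^2}=\frac4\pi\int_{-\pi/2}^{\pi/2}\int_{\cos\psi}^{2\cos\psi}\frac{dt}t\,d\psi=4\log2 .
\]
The mass in the cone stays bounded while the total mass grows without bound. This is part (b) for $p=2$, $\alpha=0$, $\kappa=\pi$.

\subsection*{The binary tree}
A general $f$ does not omit the cone; it may nearly omit it in some places and not in others. To see how local decay is summed, cut the disk into the boxes $2^{-j-1}<1-|z|\le2^{-j}$, $\arg z\in I$, where $I$ is a dyadic arc of length $2\pi2^{-j}$. The boxes form a rooted binary tree. Let $m(x)\ge0$ be the mass of the vertex $x$, with finite total $m$, and let $D_k(x)$ be the set of the $2^k$ descendants of $x$ that lie $k$ generations below it. An estimate such as \eqref{eq:toydecay}, centered at $x$, suggests that $m(D_k(x))\le\frac14m(x)$ for a large fixed $k$. Suppose first that this holds for all $x$. Each vertex of depth at least $k$ lies in $D_k(x)$ for exactly one $x$, its $k$-th ancestor, so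 summing over $x$ gives $m(\text{depth}\ge k)\le\frac14m$. Three quarters of the mass lie in the first $k$ generations.

Now let $m_F\le m$ be the part of the mass that lies in the cone, let $N(x)$ be the set of vertices within distance $k+1$ of $x$, and suppose only that for every $\tau>0$ there is a $K$ with
\begin{equation}\label{eq:tree}
m(D_k(x))\le\tfrac14m(x)+\tau\,m(N(x))+K\,m_F(N(x))\qquad\text{for all }x .
\end{equation}
Each vertex lies in at most $n_k$ of the sets $N(x)$, where $n_k$ depends only on $k$. Summing \eqref{eq:tree} with $\tau=1/(4n_k)$ gives $m(\text{depth}\ge k)\le\frac12m+Kn_km_F$, where $m_F$ now denotes the total. Either half of the mass lies in the first $k$ generations, or the deficit is paid for by mass in the cone. The order of the choices matters: first $k$, then $\tau$, then $K$. The proof below is this argument in the disk. The sum over vertices becomes an integral over the centers of hyperbolic disks, and the $k$-th ancestor becomes a point on the radius at a fixed hyperbolic distance.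

\section{Background and conventions}\label{sec:background}

\subsection*{Hyperbolic geometry}
For $a\in\mathbb D$ let $\varphi_a(\zeta)=\frac{a+\zeta}{1+\bar a\zeta}$, an automorphism of $\mathbb D$ with $\varphi_a(0)=a$ and
\begin{equation}\label{eq:deriv}
|\varphi_a'(\zeta)|=\frac{1-|a|^2}{|1+\bar a\zeta|^2}=\frac{1-|\varphi_a(\zeta)|^2}{1-|\zeta|^2}.
\end{equation}
The hyperbolic distance
\[
d(z,w)=\log\frac{1+\rho}{1-\rho},\qquad\rho=\Big|\frac{z-w}{1-\bar wz}\Big| ,
\]
is a metric on $\mathbb D$ that is invariant under automorphisms, and $|z|=\tanh\frac12d(0,z)$. It is additive along radii: if $|\xi|=1$ and $0\le t\le t'<1$, then $d(0,t'\xi)=d(0,t\xi)+d(t\xi,t'\xi)$, because $\rho=\frac{t'-t}{1-tt'}$ gives $\frac{1+\rho}{1-\rho}=\frac{(1-t)(1+t')}{(1+t)(1-t')}$. From $1-\tanh^2\frac d2=4e^{-d}(1+e^{-d})^{-2}$ we obtain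
\begin{equation}\label{eq:exp}
e^{-d(0,z)}\le1-|z|^2\le4e^{-d(0,z)} .
\end{equation}
For $0<r<1$ let $B(a,r)=\varphi_a(r\mathbb D)$, the hyperbolic disk with center $a$ and radius $\log\frac{1+r}{1-r}$. In particular $B(a,\frac12)=\{z:d(z,a)<\log3\}$, and $z\in B(a,r)$ if and only if $a\in B(z,r)$. By \eqref{eq:deriv} the measure $d\lambda=(1-|z|^2)^{-2}\,dA$ is invariant under each $\varphi_a$, so
\[
\lambda(B(a,r))=\int_0^r\frac{2t\,dt}{(1-t^2)^2}=\frac{r^2}{1-r^2}=:\Lambda(r),\qquad\Lambda(\tfrac12)=\tfrac13 .
\]

\subsection*{Function theory}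
We use four textbook facts.
\begin{enumerate}
\item[(F1)] If $g$ is analytic and $p>0$, then $|g|^p$ is subharmonic, so $|g(z_0)|^p\le r^{-2}\int_{|z-z_0|<r}|g|^p\,dA$. Hence a sequence with $\int_V|g_n|^p\,dA$ bounded on an open set $V$ is locally bounded in $V$, and by Montel's theorem it has a subsequence that converges locally uniformly.
\item[(F2)] (Herglotz) If $h$ is analytic in $\mathbb D$ with $\operatorname{Re}h>0$, then $h(w)=i\operatorname{Im}h(0)+\int_{\partial\mathbb D}\frac{\xi+w}{\xi-w}\,d\nu(\xi)$ for a positive measure $\nu$ of total mass $\operatorname{Re}h(0)$.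
\item[(F3)] (Rouch\'e) If $G$ and $H$ are analytic near a closed disk and $|G-H|<|H|$ on its boundary, then $G$ and $H$ have the same number of zeros inside.
\item[(F4)] (Area formula) If $\ell$ is analytic in an open set $U$ and $\phi\ge0$ is Borel, then $\int_U\phi(\ell)\,|\ell'|^2\,dA=\int_{\mathbb C}\phi(w)\,\#\ell^{-1}(w)\,dA(w)\ge\int_{\ell(U)}\phi\,dA$ when $\ell$ is nonconstant on each component of $U$.
\end{enumerate}
We also need, for $0\le\rho<1$ and $|y|\le\pi$,
\begin{equation}\label{eq:dist}
\tfrac16\big((1-\rho)+|y|\big)\le|1-\rho e^{iy}|\le(1-\rho)+|y| .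
\end{equation}
The upper bound is the triangle inequality through the point $\rho$. For the lower bound, $|1-\rho e^{iy}|^2=(1-\rho)^2+4\rho\sin^2\frac y2$. If $\rho\ge\frac14$, then $|1-\rho e^{iy}|$ is at least $1-\rho$ and at least $|\sin\frac y2|\ge|y|/\pi$, which gives the constant $1/(1+\pi)$. If $\rho<\frac14$, then $|1-\rho e^{iy}|\ge\frac34\ge\frac16(1+\pi)$.

\subsection*{Conventions for part (a)}
In Sections \ref{sec:limit}--\ref{sec:transport} the numbers $p,\alpha,\kappa$ are fixed and satisfy the hypothesis of Theorem~\ref{thm:sharp}(a). We may assume $\kappa<2\pi$: if $\kappa=2\pi$, a slightly smaller $\kappa'$ still satisfies $(2-\frac{\kappa'}\pi)p<2+\alpha$, and $|E|\ge\kappa$ implies $|E|\ge\kappa'$. We may also assume that $E$ is Borel. Indeed, a measurable $E$ is the union of a Borel set $E'$ and a null set $N$; the cone $\mathcal C(N)$ has area zero, and so does its preimage under a nonconstant $f$, which is a local diffeomorphism off a countable set. Thus $f^{-1}(\mathcal C(E))$ is measurable and has the same mass as $f^{-1}(\mathcal C(E'))$.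 Put
\[
\beta=2-\frac\kappa\pi\in(0,2),\qquad q=\beta p<2+\alpha,
\]
and fix an exponent $Q$ with $Q>1$ and $q\le Q<2+\alpha$, namely $Q=q$ if $q>1$ and $Q=\frac{3+\alpha}2$ if $q\le1$; the second choice is possible because $\alpha>-1$. The rate of decay will be
\[
\gamma=2+\alpha-Q>0 .
\]
For $A^1$ and $\Sigma_\varepsilon$ with $\varepsilon<\pi/2$ we have $Q=q=\beta$ and $\gamma=2\varepsilon/\pi$.

\section{Limits of functions with vanishing mass in the cone}\label{sec:limit}

For a fixed open sector it is immediate that a limit of functions with vanishing mass in the sector omits it: if $g(z_0)$ lay in the sector, then $g_n$ would lie in it, with $|g_n|$ bounded below, on a fixed disk about $z_0$. A measurable set $E$ need not contain any arc, and since $\delta$ is to depend only on $\kappa$, the set changes with $n$. So the position of a single value $g(z_0)$ says nothing. What survives is that $g_n$ covers a whole arc of directions around $\arg g(z_0)$, with a distortion of measure that is bounded uniformly in $n$. Logarithms turn cones into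 unions of horizontal lines and make this precise.

\begin{lemma}\label{lem:limit}
Let $V$ be an open disk, let $g_n\to g\not\equiv0$ locally uniformly in $V$ with $g_n$ analytic, and let $E_n$ be Borel sets with $|E_n|\ge\kappa$ and
\[
\int_{V\cap g_n^{-1}(\mathcal C(E_n))}|g_n|^p\,dA\to0 .
\]
Then $g$ has no zeros in $V$, and $g=e^{ic}h^\beta$ for a real $c$ and an analytic $h$ on $V$ with $\operatorname{Re}h>0$.
\end{lemma}

\begin{proof}
If $g$ is a nonzero constant, take $h=|g|^{1/\beta}$ and $c=\arg g$. Let $g$ be nonconstant, and let $J\subset\mathbb R/2\pi\mathbb Z$ be the set of directions $\arg g(z)$ with $z\in V$, $g(z)\ne0$.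

\emph{Step 1: every $\theta_0\in J$ is the center of an open arc $I$ with $|E_n\cap I|\to0$.}
Let $\theta_0=\arg g(z_0)$. Choose a disk $V_1$ centered at $z_0$ with $\overline{V_1}\subset V$ and $g\ne0$ on $\overline{V_1}$, and let $\ell$ be a branch of $\log g$ on $V_1$. For large $n$ we have $|g_n/g-1|<\frac12$ on $V_1$, so $\ell_n=\ell+\operatorname{Log}(g_n/g)$ is a branch of $\log g_n$, and $\ell_n\to\ell$ uniformly on $V_1$. The function $\ell$ is nonconstant, so the zeros of $\ell-\ell(z_0)$ are isolated, and there is a smaller concentric disk $V_0$ with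
\[
2m:=\min_{\partial V_0}|\ell-\ell(z_0)|>0 .
\]
On $V_0$ we have $|g_n|\ge c_0>0$ and, since $\ell_n'\to\ell'$ uniformly on $\overline{V_0}$, also $|\ell_n'|\le C_0'$, for all large $n$. If $|w-\ell(z_0)|<m$ and $|\ell_n-\ell|<m$ on $\partial V_0$, then $|(\ell_n-w)-(\ell-\ell(z_0))|<2m\le|\ell-\ell(z_0)|$ there, and by (F3) $\ell_n-w$ has a zero in $V_0$. So for large $n$ the image $\ell_n(V_0)$ contains the open square $W$ with center $\ell(z_0)$, sides parallel to the axes and half-side $\sigma=\min(m/2,\pi)$. Let $I$ be the arc $(\theta_0-\sigma,\theta_0+\sigma)$. A point $z\in V_0$ has $g_n(z)\in\mathcal C(E_n)$ exactly when $\operatorname{Im}\ell_n(z)\in E_n$ modulo $2\pi$. By (F4),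
\begin{align*}
\int_{V_0\cap g_n^{-1}(\mathcal C(E_n))}|g_n|^p\,dA
&\ge\frac{c_0^p}{C_0'^2}\int_{V_0}1_{E_n}(\operatorname{Im}\ell_n)\,|\ell_n'|^2\,dA\\
&\ge\frac{c_0^p}{C_0'^2}\int_W1_{E_n}(\operatorname{Im}w)\,dA(w)=\frac{c_0^p}{C_0'^2}\,\frac{2\sigma}\pi\,|E_n\cap I| .
\end{align*}
The left side tends to $0$, which proves Step 1.

\emph{Step 2: every compact $X\subset J$ has $|X|\le2\pi-\kappa=\pi\beta$.}
Finitely many arcs from Step 1 cover $X$, so $|E_n\cap X|\to0$. Since $|X|+|E_n|-|E_n\cap X|\le2\pi$, we get $|X|\le2\pi-\kappa+|E_n\cap X|$, and we let $n\to\infty$.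

\emph{Step 3: the representation.}
By Step 2, $J$ is not the whole circle; this is where $\kappa>0$ enters. If $g$ had a zero, its range would contain a neighborhood of $0$ by the open mapping theorem, and $J$ would be the whole circle. So $g$ is zero-free and has a logarithm on $V$. The set $\operatorname{Im}\log g(V)$ is connected and, by the open mapping theorem, open; it is an open interval whose projection to the circle is $J$. It contains no closed interval of length $2\pi$, since that would project onto the circle. A closed subinterval of length less than $2\pi$ projects injectively onto a compact subset of $J$, so its length is at most $\pi\beta$. Hence the interval has length at most $\pi\beta$. Let $c$ be its midpoint and $h=\exp((\log g-ic)/\beta)$. Then $|\arg h|<\frac\pi2$ and $g=e^{ic}h^\beta$ with the principal power.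
\end{proof}

Step 3 shows why an arbitrary set $E$ costs no more than an arc of the same measure: the directions attained by a zero-free $g$ on a disk form an arc, and only the length of that arc matters.

\section{Decay of mass and the local inequality}\label{sec:local}

Lemma~\ref{lem:limit} gives $|g|^p=|h|^q$ with $\operatorname{Re}h>0$. The next lemma extends \eqref{eq:toydecay} to these exponents, with the Herglotz formula in place of Parseval's identity. In the application $h$ is defined only on a disk slightly larger than the annulus of integration, and the constant must not depend on the radii. This works if the disk reaches halfway from the annulus to the unit circle. For $0<v<1$ we write $v'=\frac{1+v}2$.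

\begin{lemma}\label{lem:decay}
There is a constant $C_0=C_0(p,\alpha,\kappa)$ such that, if $0\le u<v<1$ and $h$ is analytic in $v'\mathbb D$ with $\operatorname{Re}h>0$, then
\[
\int_{u\le|\zeta|\le v}|h|^q\,dA_\alpha\le C_0\,(1-u)^\gamma\,|h(0)|^q .
\]
\end{lemma}

\begin{proof}
We may assume $|h(0)|=1$. Let $H(w)=h(v'w)$ for $w\in\mathbb D$. By (F2), $|H(w)|\le1+2\int|\xi-w|^{-1}\,d\nu(\xi)$ with $\nu$ of mass at most $1$. Since $q\le Q$ we have $|H|^q\le1+|H|^Q$, and since $Q>1$, convexity and H\"older's inequality give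
\[
|H(w)|^Q\le2^{Q-1}\Big(1+2^Q\int|\xi-w|^{-Q}\,d\nu(\xi)\Big).
\]
By rotation invariance and \eqref{eq:dist}, for $|\xi|=1$ and $0\le t<1$,
\[
\frac1{2\pi}\int_{-\pi}^\pi|\xi-te^{iy}|^{-Q}\,dy\le\frac{6^Q}\pi\int_0^\infty\big((1-t)+y\big)^{-Q}\,dy=\frac{6^Q}{\pi(Q-1)}\,(1-t)^{1-Q}.
\]
As $(1-t)^{1-Q}\ge1$, the mean of $|H|^q$ over $|w|=t$ is at most $C(1-t)^{1-Q}$ with $C=C(Q)$. For $\rho\le v$ and $t=\rho/v'$ we have $1-t\ge v'-\rho=\frac{1-\rho}2+\frac{v-\rho}2\ge\frac{1-\rho}2$, so the mean of $|h|^q$ over $|\zeta|=\rho$ is at most $2^{Q-1}C(1-\rho)^{1-Q}$. Also $(1-\rho^2)^\alpha\le2^{|\alpha|}(1-\rho)^\alpha$. In polar coordinates,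
\[
\int_{u\le|\zeta|\le v}|h|^q\,dA_\alpha\le2^{Q+|\alpha|}C\int_u^1(1-\rho)^{1+\alpha-Q}\,d\rho=\frac{2^{Q+|\alpha|}C}\gamma\,(1-u)^\gamma .\qedhere
\]
\end{proof}

The convergence of the last integral is the only place where the hypothesis $q<2+\alpha$ is used.

Compactness now transfers the decay to arbitrary analytic functions, at the price of the two error terms of \eqref{eq:tree}. The term with $K$ measures how far $g$ is from omitting the cone. The term with $\tau$ covers the functions whose mass sits so close to the circle $|\zeta|=v'$ that the normalized limit would vanish, in which case Lemma~\ref{lem:limit} gives no information.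

\begin{lemma}\label{lem:local}
Let $C_1=4C_0$. For all $0\le u<v<1$ and $\tau>0$ there is a $K<\infty$, depending only on $p,\alpha,\kappa,u,v,\tau$, such that for every Borel $E$ with $|E|\ge\kappa$ and every $g$ analytic in $v'\mathbb D$,
\begin{multline}\label{eq:local}
\int_{u\le|\zeta|\le v}|g|^p\,dA_\alpha\le C_1(1-u)^\gamma\int_{\frac12\mathbb D}|g|^p\,dA\\
+\tau\int_{v'\mathbb D}|g|^p\,dA+K\int_{v'\mathbb D\cap g^{-1}(\mathcal C(E))}|g|^p\,dA .
\end{multline}
\end{lemma}

\begin{proof}
Suppose that for some $u,v,\tau$ no $K$ works, and let $g_n,E_n$ violate \eqref{eq:local} with $K=n$. The left side is finite and exceeds the right side, so $0<\int_{v'\mathbb D}|g_n|^p\,dA<\infty$, and we normalize this integral to be $1$. On $|\zeta|\le v$ the weight is at most $(1-v^2)^{-|\alpha|}$, so the left side is at most this number, and therefore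
\[
\int_{v'\mathbb D\cap g_n^{-1}(\mathcal C(E_n))}|g_n|^p\,dA\le\frac{(1-v^2)^{-|\alpha|}}n\to0 .
\]
By (F1) a subsequence converges to some $g$ locally uniformly in $v'\mathbb D$, hence uniformly on the annulus and on $\frac12\mathbb D$, as $v'>\max(v,\frac12)$. In the limit,
\begin{equation}\label{eq:viol}
\int_{u\le|\zeta|\le v}|g|^p\,dA_\alpha\ge C_1(1-u)^\gamma\int_{\frac12\mathbb D}|g|^p\,dA+\tau .
\end{equation}
In particular $g\not\equiv0$. By Lemma~\ref{lem:limit}, $|g|^p=|h|^q$ with $\operatorname{Re}h>0$ in $v'\mathbb D$. Lemma~\ref{lem:decay} and (F1) bound the left side of \eqref{eq:viol} by $C_0(1-u)^\gamma|g(0)|^p\le4C_0(1-u)^\gamma\int_{\frac12\mathbb D}|g|^p\,dA$. This contradicts \eqref{eq:viol}, since $\tau>0$.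
\end{proof}

\section{Mass transport and the proof of part (a)}\label{sec:transport}

We want to apply \eqref{eq:local} to $f\circ\varphi_a$ for every $a\in\mathbb D$ and translate it into a statement about the measure $\mu=|f|^p\,dA_\alpha$. Fix $L>\log3$, the analogue of the number $k$ of generations, and put
\[
s=\tanh\frac L2,\qquad u=\tanh\frac{L-\log3}2,\qquad v=\tanh\frac{L+\log3}2,\qquad\mathcal A=\{u\le|\zeta|\le v\}.
\]
By \eqref{eq:exp}, $1-u\le1-u^2\le12e^{-L}$.

The difficulty is that $\mu$ is not invariant: the change of variables $z=\varphi_a(\zeta)$ brings in a power of $|\varphi_a'|$, which on the side of $\mathcal A$ facing the origin is far larger than $1-|a|^2$. The full annulus $\varphi_a(\mathcal A)$ can indeed carry much more mass than $B(a,\frac12)$, even when $f$ omits the cone. Take $f$ constant of modulus one, $\alpha=0$ and $d(0,a)=L$. Then $\varphi_a(\mathcal A)\supset\frac12\mathbb D$ has area at least $\frac14$, while $B(a,\frac12)$ has area at most $\frac14(4(1-|a|^2))^2\le64e^{-2L}$ by \eqref{eq:deriv} and \eqref{eq:exp}.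 In the tree, the sphere of radius $k$ about $x$ contains an ancestor and cousins as well as descendants, and only descendants may be charged to $x$.

So we define ancestors. For $|z|\ge s$ let $z^*$ be the point of the segment $[0,z]$ with $d(z^*,z)=L$; by additivity along radii, $d(0,z)=d(0,z^*)+L$, and $z^*$ depends continuously on $z$. For $a\in\mathbb D$ let
\[
T(a)=\{z:\ |z|\ge s,\ z^*\in B(a,\tfrac12)\},
\]
the set obtained by pushing $B(a,\frac12)$ radially outward by the distance $L$ (Figure~\ref{fig:T}). On $T(a)$ the derivative is under control, with a constant that does not depend on $L$.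

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=3]
\fill[gray!20,even odd rule] (0.0908,0) circle (0.8957) (0.4358,0) circle (0.4495);
\draw (0,0) circle (1);
\draw[dashed] (0.4945,0) circle (0.3516);
\filldraw[fill=gray!65,draw=gray] plot[domain=0:360,samples=120]
 ({atan(0.3516*sin(\x)/(0.4945+0.3516*cos(\x)))}:{(sqrt(0.3682+0.3478*cos(\x))+0.85)/(1+0.85*sqrt(0.3682+0.3478*cos(\x)))}) -- cycle;
\draw[thin] (0,0) -- (25:1);
\fill (0,0) circle (0.012) node[left] {$0$};
\fill (0.6,0) circle (0.012) node[right] {$a$};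
\fill (25:0.45) circle (0.012) node[below] {$z^*$};
\fill (25:0.9403) circle (0.012);
\node at (25:1.08) {$z$};
\node at (0.47,-0.18) {$B(a,\frac12)$};
\node at (-0.42,0.25) {$\varphi_a(\mathcal A)$};
\draw[thin] (-25:0.94) -- (-25:1.1);
\node at (-25:1.22) {$T(a)$};
\end{tikzpicture}
\caption{The unit disk with $a=0.6$ and $s=0.85$. The hyperbolic disk $B(a,\frac12)$ (dashed) is pushed radially outward by the hyperbolic distance $L=\log\frac{1+s}{1-s}$ onto $T(a)$ (dark). The set $T(a)$ is the part of the hyperbolic annulus $\varphi_a(\mathcal A)$ about $a$ (light) that consists of points $z$ whose ancestor $z^*$ lies in $B(a,\frac12)$.}\label{fig:T}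
\end{figure}

\begin{lemma}\label{lem:geom}
If $z=\varphi_a(\zeta)\in T(a)$, then $\zeta\in\mathcal A$ and $|\varphi_a'(\zeta)|\le36(1-|a|^2)$.
\end{lemma}

\begin{proof}
We have $d(0,\zeta)=d(a,z)$, $d(z,z^*)=L$ and $d(z^*,a)<\log3$. The triangle inequality gives $L-\log3<d(0,\zeta)<L+\log3$, so $\zeta\in\mathcal A$, and $1-|\zeta|^2\ge\frac13e^{-L}$ by \eqref{eq:exp}. Next, $d(0,z)=d(0,z^*)+L\ge d(0,a)-\log3+L$, so \eqref{eq:exp} gives $1-|z|^2\le12e^{-L}e^{-d(0,a)}\le12e^{-L}(1-|a|^2)$. By \eqref{eq:deriv}, $|\varphi_a'(\zeta)|$ is the quotient of $1-|z|^2$ by $1-|\zeta|^2$, and the factors $e^{-L}$ cancel.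
\end{proof}

\begin{proposition}\label{prop:escape}
There are $s<1$ and $C<\infty$, depending only on $p,\alpha,\kappa$, such that for every Borel $E$ with $|E|\ge\kappa$ and every $f\in A^p_\alpha$,
\[
\|f\|^p\le2\int_{|z|<s}|f|^p\,dA_\alpha+C\int_{f^{-1}(\mathcal C(E))}|f|^p\,dA_\alpha .
\]
\end{proposition}

\begin{proof}
Let $\mu=|f|^p\,dA_\alpha$, $F=f^{-1}(\mathcal C(E))$ and $g_a=f\circ\varphi_a$. The numbers $L$ and $\tau$ are chosen at the end. By \eqref{eq:deriv}, $1-|\varphi_a|^2=(1-|\zeta|^2)|\varphi_a'|$, so for Borel $U\subset\mathbb D$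
\begin{equation}\label{eq:cov}
\mu(\varphi_a(U))=\int_U|g_a|^p\,|\varphi_a'|^{2+\alpha}\,(1-|\zeta|^2)^\alpha\,dA(\zeta).
\end{equation}
We use this in two directions. By Lemma~\ref{lem:geom},
\begin{equation}\label{eq:up}
\mu(T(a))\le36^{2+\alpha}(1-|a|^2)^{2+\alpha}\int_{\mathcal A}|g_a|^p\,dA_\alpha .
\end{equation}
On $r\mathbb D$ we have $|\varphi_a'|\ge(1+r)^{-2}(1-|a|^2)$ and $(1-|\zeta|^2)^\alpha\ge(1-r^2)^{|\alpha|}$, so for $U\subset r\mathbb D$
\begin{equation}\label{eq:down}
(1-|a|^2)^{2+\alpha}\int_U|g_a|^p\,dA\le M(r)\,\mu(\varphi_a(U)),\qquad M(r)=\frac{(1+r)^{2(2+\alpha)}}{(1-r^2)^{|\alpha|}} .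
\end{equation}
Estimate the integral in \eqref{eq:up} by Lemma~\ref{lem:local}, and apply \eqref{eq:down} to $U=\frac12\mathbb D$, $U=v'\mathbb D$ and $U=v'\mathbb D\cap g_a^{-1}(\mathcal C(E))$, whose images under $\varphi_a$ are $B(a,\frac12)$, $B(a,v')$ and $B(a,v')\cap F$. With $1-u\le12e^{-L}$ we obtain, for every $a\in\mathbb D$,
\begin{equation}\label{eq:pointwise}
\mu(T(a))\le C_2e^{-\gamma L}\mu(B(a,\tfrac12))+\tau C_3\,\mu(B(a,v'))+KC_3\,\mu(B(a,v')\cap F),
\end{equation}
where $C_2=36^{2+\alpha}12^\gamma C_1M(\frac12)$ does not depend on $L$, and $C_3=36^{2+\alpha}M(v')$ does. This is the continuous form of \eqref{eq:tree}.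

Integrate \eqref{eq:pointwise} against $d\lambda(a)$. A point $z$ with $|z|\ge s$ lies in $T(a)$ exactly when $a\in B(z^*,\frac12)$, and $z\in B(a,r)$ exactly when $a\in B(z,r)$. By Tonelli's theorem, for Borel $X\subset\mathbb D$,
\begin{align*}
\int_{\mathbb D}\mu(T(a))\,d\lambda(a)&=\int_{|z|\ge s}\lambda(B(z^*,\tfrac12))\,d\mu(z)=\tfrac13\,\mu(|z|\ge s),\\
\int_{\mathbb D}\mu(B(a,r)\cap X)\,d\lambda(a)&=\int_X\lambda(B(z,r))\,d\mu(z)=\Lambda(r)\,\mu(X).
\end{align*}
Therefore
\[
\tfrac13\,\mu(|z|\ge s)\le\tfrac13C_2e^{-\gamma L}\mu(\mathbb D)+\tau C_3\Lambda(v')\,\mu(\mathbb D)+KC_3\Lambda(v')\,\mu(F).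
\]
Choose $L$ with $C_2e^{-\gamma L}\le\frac14$, which fixes $s,u,v$; then $\tau$ with $\tau C_3\Lambda(v')\le\frac1{12}$; then take $K$ from Lemma~\ref{lem:local}. This gives $\mu(|z|\ge s)\le\frac12\mu(\mathbb D)+3KC_3\Lambda(v')\mu(F)$. Add $\mu(|z|<s)$ to both sides and subtract $\frac12\mu(\mathbb D)$, which is finite because $f\in A^p_\alpha$. The proposition follows with $C=6KC_3\Lambda(v')$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:sharp}(a)]
If no $\delta$ exists, there are Borel sets $E_n$ with $|E_n|\ge\kappa$ and functions $f_n$ with $f_n(0)=0$, $\|f_n\|=1$ and $\int_{f_n^{-1}(\mathcal C(E_n))}|f_n|^p\,dA_\alpha\to0$. On $r\mathbb D$ the weight is at least $(1-r^2)^{|\alpha|}$, so by (F1) a subsequence converges locally uniformly in $\mathbb D$ to an analytic $f$ with $f(0)=0$. Proposition~\ref{prop:escape} gives $\int_{|z|<s}|f|^p\,dA_\alpha\ge\frac12$ in the limit, so $f\not\equiv0$ on $V=s\mathbb D$. Since the weight is bounded below on $V$, Lemma~\ref{lem:limit} applies and shows that $f$ has no zeros in $V$. This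 contradicts $f(0)=0$.
\end{proof}

Theorem~\ref{thm:A1} is proved with it. The hypothesis $f(0)=0$ entered only in the last line, and it can be relaxed.

\begin{remark}
Let $0<\varepsilon'<\varepsilon\le\pi$. Theorem~\ref{thm:A1} remains true, with $\delta$ depending on $\varepsilon$ and $\varepsilon'$, if $f(0)=0$ is replaced by $f(0)\in\overline{\Sigma_{\varepsilon'}}$, a closed set that contains $0$. The limit $f$ above is again zero-free on $s\mathbb D$, so $f(0)\in\overline{\Sigma_{\varepsilon'}}\setminus\{0\}\subset\Sigma_\varepsilon$. Then $f_n$ takes values in the open set $\Sigma_\varepsilon$, with $|f_n|$ bounded below, on a fixed disk about $0$, and its mass in the sector cannot tend to $0$. The constant $f\equiv e^{i\varepsilon}$ shows that $\varepsilon'=\varepsilon$ is not allowed.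
\end{remark}

\section{Sharpness: proof of part (b)}\label{sec:sharp}

Let $\varepsilon=\frac\kappa2$, $\beta=2-\frac{2\varepsilon}\pi$ and $q=\beta p\ge2+\alpha$. Then $q>0$, so $\beta>0$ and $0<\varepsilon<\pi$. As in Section~\ref{sec:model}, let $h(z)=\frac{1+z}{1-z}$ and
\[
f_r(z)=1-h(rz)^\beta,\qquad\tfrac12\le r<1 .
\]
Each $f_r$ is bounded, hence in $A^p_\alpha$, and $f_r(0)=0$. We show that
\begin{equation}\label{eq:ratio}
\frac1{\|f_r\|^p}\int_{f_r^{-1}(\Sigma_\varepsilon)}|f_r|^p\,dA_\alpha\to0\qquad(r\to1).
\end{equation}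
The function $-h^\beta$ omits $\overline{\Sigma_\varepsilon}$, so $f_r$ omits $1+\overline{\Sigma_\varepsilon}$, and its values in the sector lie in $\Sigma_\varepsilon\setminus(1+\overline{\Sigma_\varepsilon})$, a region of bounded width along the two edges. Seen from far away this region has small opening. Its preimage is squeezed against the unit circle near $z=1$, while most of the mass lies where $1-|z|$ is comparable to $|1-rz|$. Below, $c$ and $C$ are positive constants that depend only on $p,\alpha,\kappa$.

\begin{lemma}\label{lem:locate}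
If $\operatorname{Re}\omega>0$ and $1-\omega^\beta\in\Sigma_\varepsilon$, then $\operatorname{Re}\omega<\frac\pi2|\omega|^{1-\beta}$.
\end{lemma}

\begin{proof}
Write $\omega^\beta=|\omega|^\beta e^{i\theta}$ with $\theta=\beta\arg\omega$, so $|\theta|<\frac{\pi\beta}2=\pi-\varepsilon$. Replacing $\omega$ by $\bar\omega$, we may assume $\theta\ge0$. Put $\tau=\pi-\varepsilon-\theta\in(0,\pi-\varepsilon]$. The point $b=1-\omega^\beta=1+|\omega|^\beta e^{-i(\varepsilon+\tau)}$ has $\operatorname{Im}b\le0$, because $\varepsilon+\tau\in(\varepsilon,\pi]$. As $b\in\Sigma_\varepsilon$, we have $b=|b|e^{-i\nu}$ with $0\le\nu<\varepsilon$ and $b\neq0$. Hence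
\[
0<|b|\sin(\varepsilon-\nu)=\operatorname{Im}(e^{i\varepsilon}b)=\sin\varepsilon-|\omega|^\beta\sin\tau .
\]
The sine is concave on $[0,\pi-\varepsilon]$, so $\sin\tau\ge\frac\tau{\pi-\varepsilon}\sin(\pi-\varepsilon)=\frac\tau{\pi-\varepsilon}\sin\varepsilon$, and we get $\tau<(\pi-\varepsilon)|\omega|^{-\beta}$. Finally $\arg\omega=\frac\theta\beta=\frac\pi2-\frac\tau\beta$, so $\operatorname{Re}\omega=|\omega|\sin\frac\tau\beta\le|\omega|\frac\tau\beta<\frac{\pi-\varepsilon}\beta|\omega|^{1-\beta}=\frac\pi2|\omega|^{1-\beta}$.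
\end{proof}

Since $\operatorname{Re}h(rz)=\frac{1-r^2|z|^2}{|1-rz|^2}\ge\frac{1-|z|^2}{|1-rz|^2}$, the lemma gives
\begin{equation}\label{eq:squeeze}
1-|z|^2\le\tfrac\pi2\,|1-rz|^2\,|h(rz)|^{1-\beta}\qquad\text{on }f_r^{-1}(\Sigma_\varepsilon).
\end{equation}

\subsection*{Coordinates}
Write $z=(1-x)e^{iy}$ with $0<x\le1$, $|y|\le\pi$, and let $D_y=(1-r)+|y|$. Then $x\le1-|z|^2\le2x$ and $dA=\frac1\pi(1-x)\,dx\,dy$, so $dA_\alpha\le Cx^\alpha\,dx\,dy$ everywhere and $dA_\alpha\ge cx^\alpha\,dx\,dy$ for $x\le\frac12$. The number $1-r|z|=(1-r)+rx$ lies between $\frac12((1-r)+x)$ and $(1-r)+x$, so \eqref{eq:dist} with $\rho=r|z|$ gives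
\begin{equation}\label{eq:Dy}
\tfrac1{12}(D_y+x)\le|1-rz|\le D_y+x .
\end{equation}

\subsection*{The total mass from below}
Fix $d_0\le\frac14$ with $(2d_0)^{-\beta}\ge2$, and let $1-r<d_0$. If $D_y\le d_0$ and $0<x<D_y$, then $|1-rz|\le2D_y\le\frac12$, so $|1+rz|\ge1$ and $|h(rz)|\ge(2D_y)^{-1}$. Thus $|h(rz)|^\beta\ge2$ and $|f_r|\ge\frac12|h(rz)|^\beta\ge\frac12(2D_y)^{-\beta}$. Hence
\[
\|f_r\|^p\ge c\int_{D_y\le d_0}D_y^{-q}\int_0^{D_y}x^\alpha\,dx\,dy\ge cJ_r,\qquad J_r:=\int_{D_y\le d_0}D_y^{1+\alpha-q}\,dy=2\int_{1-r}^{d_0}t^{1+\alpha-q}\,dt .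
\]
The hypothesis $q\ge2+\alpha$ says that $1+\alpha-q\le-1$, so $J_r\ge2\log\frac{d_0}{1-r}\to\infty$ as $r\to1$.

\subsection*{The mass in the sector from above}
Let $\eta>0$ satisfy $12\eta\le d_0$ and $\pi\eta^\beta\le\frac12$. Where $|1-rz|\ge\eta$ we have $|f_r|\le1+(2/\eta)^\beta$, so this part of the disk has mass at most a number $C(\eta)$ that does not depend on $r$.

Now let $z\in f_r^{-1}(\Sigma_\varepsilon)$ with $|1-rz|<\eta$. Then $1\le|1+rz|\le2$, so $|1-rz|^{-1}\le|h(rz)|\le2|1-rz|^{-1}$. This gives $|h(rz)|^{1-\beta}\le2|1-rz|^{\beta-1}$, from the upper bound if $\beta\le1$ and from the lower bound if $\beta>1$. By \eqref{eq:squeeze} and \eqref{eq:Dy},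
\[
x\le\pi|1-rz|^{1+\beta}\le\pi\eta^\beta(D_y+x)\le\pi\eta^\beta D_y+\tfrac12x,\qquad\text{so}\qquad x\le2\pi\eta^\beta D_y .
\]
Moreover $D_y\le12\eta\le d_0$ by \eqref{eq:Dy}, and since $|h(rz)|\ge1$ we have $|f_r|\le2|h(rz)|^\beta\le2(24/D_y)^\beta$. This part of the mass is therefore at most
\[
C\int_{D_y\le d_0}D_y^{-q}\int_0^{2\pi\eta^\beta D_y}x^\alpha\,dx\,dy\le C\eta^{\beta(1+\alpha)}J_r .
\]

\subsection*{Conclusion}
The mass of $f_r$ on $f_r^{-1}(\Sigma_\varepsilon)$ is at most $C\eta^{\beta(1+\alpha)}J_r+C(\eta)$, while $\|f_r\|^p\ge cJ_r\to\infty$. So the upper limit of the quotient in \eqref{eq:ratio} is at most $C\eta^{\beta(1+\alpha)}$ for every small $\eta$. Since $\beta(1+\alpha)>0$, letting $\eta\to0$ proves \eqref{eq:ratio}, and with it Theorem~\ref{thm:sharp}(b). \qed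

\begin{thebibliography}{1}

\bibitem{MS} Marshall and Smith, Theorem~B.

\end{thebibliography}
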